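# Alternating projections for the moment problem: norm convergence for two moments, failure for three

## 1. A first guess: finitely many linear conditions are harmless

Let $X$ be a Hilbert lattice, that is, a Banach lattice whose norm is a Hilbert norm. Equivalently, and this is how we shall always see it, $X=L_2(\Omega,\mu)$ with its natural ordering. Let $D=X^+$ be the cone of nonnegative functions, a closed convex cone. Let $A:X\to\mathbb R^N$ be linear, continuous and onto, let $y\in\mathbb R^N$, and put $C=A^{-1}(y)$. The moment problem asks for $x\in D$ with $A(x)=y$. It is feasible exactly when $C\cap D\ne\emptyset$, which we assume throughout.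

To solve it, project alternately. For a closed convex set $K$ let $P_K$ be the nearest-point projection onto $K$. Start from any $x_0\in X$ and set
$$x_{2k+1}=P_Cx_{2k},\qquad x_{2k+2}=P_Dx_{2k+1},\qquad k=0,1,2,\dots$$
Does $(x_i)$ converge in norm? For $N\ge2$ let $(\mathrm P_N)$ be the statement that it does, for every Hilbert lattice $X$, every continuous linear surjection $A:X\to\mathbb R^N$, every $y$ with $C\cap D\neq\emptyset$ and every $x_0\in X$. We want to know for which $N\ge 2$ the statement $(\mathrm P_N)$ is true.

We take the following facts as known.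

* **(a)** For any two closed convex sets $C,D$ in a Hilbert space with $C\cap D\ne\emptyset$, the sequence converges weakly to a point of $C\cap D$.
* **(b)** It converges in norm when $\operatorname{int}(C\cap D)\ne\emptyset$.
* **(c)** In general norm convergence can fail: Hundal gave an example in $\ell_2$ with $C$ a hyperplane and $D$ a closed convex cone.
* **(d)** For the moment problem with $N=1$, the sequence always converges in norm.

Recall that weak convergence is much less than norm convergence: the unit vectors of $\ell_2$ converge weakly to $0$ and all have norm $1$.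

The cone in (c) is not the lattice cone. Here $D$ is about as nice as a cone can be, $C$ has finite codimension, and $N=1$ works. So the first guess is that $(\mathrm P_N)$ holds for every $N$. Let us test it.

*Finite dimension.* If $\dim X<\infty$, weak and norm convergence coincide, and (a) gives the guess.

*One nonnegative functional, $y=0$, by hand.* Let $Ax=\langle x,a\rangle$ with $a\ge0$, $\|a\|=1$. Then $P_Cx=x-\langle x,a\rangle a$ and $P_Dx=x^+$. If $x_0\ge0$, then
$$x_{2k+2}=(x_{2k}-\langle x_{2k},a\rangle a)^+\le x_{2k},$$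
because $\langle x_{2k},a\rangle\ge0$. The functions $x_{2k}$ decrease pointwise and lie between $0$ and $x_0$, so they converge in norm by dominated convergence.

*Any $N$, disjoint supports.* Let $Ax=(\langle x,a_1\rangle,\dots,\langle x,a_N\rangle)$, where the nonzero functions $a_r$ live on disjoint sets $\Omega_r$. Then
$$P_Cx=x+\sum_r\frac{y_r-\langle x,a_r\rangle}{\|a_r\|^2}\,a_r ,$$
and $P_Dx=x^+$ acts pointwise. So the algorithm runs separately on each $\Omega_r$, where it is a feasible problem with one moment and converges by (d). Off $\bigcup\Omega_r$ we have $x_{i}=x_0^+$ for $i\ge2$. Again there is norm convergence, for every $N$.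

All tests are passed, and yet the guess is wrong. It survives for $N=2$ and fails for every $N\ge3$.

## 2. The theorems, and the cone $T$ that governs them

For $y\in A(D)$ put
$$T=T(A,y):=\{s(Ac-y):s\ge0,\ c\in D\},\qquad \ell(T)=T\cap(-T).$$
Since $A(D)-y$ is convex, $T$ is a convex cone, and $\ell(T)$, its lineality space, is a linear subspace. The cone $T$ records the directions in which $A(D)$ can be entered from $y$.

**Examples.** (i) $X=\mathbb R^2$, $A=I$, $y=e_1$: here $T=\{\theta:\theta_2\ge0\}$ and $\ell(T)=\mathbb Re_1$.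

(ii) $X=\ell_2$ with index set $\{(n,\pm):n\ge1\}$, $Az=\sum_\nu z_\nu a_\nu$ with $a_{n,\pm}=(\pm2^{-n},4^{-n})\in\mathbb R^2$, and $y=0$. Then $T=A(D)$. Every $\theta$ with $\theta_2>0$ lies in the cone generated by $a_{n,+},a_{n,-}$ once $n$ is large, since these two vectors have slopes $\pm2^{-n}\to0$. Conversely every nonzero element of $A(D)$ has positive second coordinate. So $T=\{\theta_2>0\}\cup\{0\}$. It is not closed, and $\ell(T)=\{0\}$. With $y=e_2$ instead, $y$ is interior to $A(D)$ and $T=\mathbb R^2$.

**Theorem 1.** $(\mathrm P_2)$ holds.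

**Theorem 2.** Let $N\ge3$, let $X$ be any infinite-dimensional Hilbert lattice, and let $0<\eta<1$. There are a continuous linear surjection $A:X\to\mathbb R^N$ and $x_0\in D$, $\|x_0\|=1$, such that for $y=0$ (so $C=\ker A$) the sequence satisfies $x_{2k}\rightharpoonup0$ and $\|x_{2k}\|\ge1-\eta$ for all $k$. In particular $(x_i)$ does not converge in norm, and $(\mathrm P_N)$ fails.

**Theorem 3.** Let $N\ge1$. If $T$ is polyhedral (finitely generated), the algorithm converges in norm for every $x_0$. This covers the case $\dim\ell(T)\ge N-1$, in particular $y\in\operatorname{int}A(D)$, and it contains fact (d). Conversely, for $N\ge3$ and each $d\in\{0,\dots,N-3\}$ there are examples with $\dim\ell(T)=d$ without norm convergence.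

Thus $\{N\ge2:(\mathrm P_N)\text{ holds}\}=\{2\}$. Since norm convergence is automatic when $\dim X<\infty$, Theorem 2 also says: for $N\ge3$, among lattices $X$ with $\dim X\ge N$, norm convergence always holds if and only if $\dim X<\infty$. The proofs below do not settle whether norm convergence always holds when $N\ge3$ and $\dim\ell(T)=N-2$. The answer for $(\mathrm P_N)$ does not depend on this.

## 3. Multipliers, and the iterates as pointwise maxima

**Formulas for the projections.** By Riesz there is $a:\Omega\to\mathbb R^N$ with $|a|\in L_2$, $Ax=\int x\,a\,d\mu$ and $A^*\lambda=\langle\lambda,a(\cdot)\rangle$. The matrix $AA^*$ is invertible: if $AA^*\lambda=0$, then $\|A^*\lambda\|^2=0$, so $\lambda$ is orthogonal to the range of $A$, which is $\mathbb R^N$. Next,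
$$P_Cx=x+A^*(AA^*)^{-1}(y-Ax),\qquad P_Dx=x^+ .$$
Indeed, $A$ maps the first right-hand side to $y$, and its difference from $x$ lies in the range of $A^*$, hence is orthogonal to $\ker A$. For the second, $\|x-u\|^2\ge\int(x^-)^2$ for all $u\ge0$, with equality for $u=x^+$. Writing $z_k:=x_{2k}$ we get
$$z_{k+1}=(z_k+\langle\lambda_k,a\rangle)^+,\qquad\lambda_k=(AA^*)^{-1}(y-Az_k). \tag{1}$$
We call the $\lambda_k\in\mathbb R^N$ *multipliers* and put $\Lambda_k=\sum_{i<k}\lambda_i$.

**Three standard facts.** They all come from the fact that projections are nonexpansive, i.e. $\|P_Ku-P_Kv\|\le\|u-v\|$.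

* **(F)** $\|z_{k+1}-c\|\le\|z_k-c\|$ for $c\in C\cap D$, since $c=P_DP_Cc$.
* **(S)** If a subsequence of $(z_k)$ converges in norm, then $(x_i)$ converges in norm. Its limit must be the weak limit $\hat x\in C\cap D$ from (a). By (F), $\|z_k-\hat x\|$ is nonincreasing, so it tends to $0$. Finally $x_{2k+1}=P_Cz_k\to P_C\hat x=\hat x$.
* **(D)** The set of starting points with norm convergence is closed. If $z_0^n\to z_0$, then $\|z_k-z_l\|\le2\|z_0-z_0^n\|+\|z_k^n-z_l^n\|$. So $(z_k)$ is Cauchy if each $(z_k^n)_k$ is, and (S) applies.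

**Normalization.** For the positive results (Sections 3 to 5) we replace $(A,y)$ by $((AA^*)^{-1/2}A,(AA^*)^{-1/2}y)$. This does not change $C$, and it changes $T$ only by a linear isomorphism. So in these sections $AA^*=I$, i.e. $\int aa^{\mathsf T}d\mu=I$, and $\lambda_k=y-Az_k$.

**The maximum formula.** For $k\ge1$, almost everywhere,
$$z_k=\max\{z_0+\langle\Lambda_k,a\rangle,\ h_k(a)\},\qquad h_k(\theta):=\max_{1\le j\le k}\langle\Lambda_k-\Lambda_j,\theta\rangle. \tag{2}$$
For $k=1$ this is (1), as $h_1=0$. If it holds for $k$, then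
$$z_{k+1}=\max\{0,\ z_k+\langle\lambda_k,a\rangle\}=\max\Big\{0,\ z_0+\langle\Lambda_{k+1},a\rangle,\ \max_{1\le j\le k}\langle\Lambda_{k+1}-\Lambda_j,a\rangle\Big\},$$
and the $0$ is the term $j=k+1$ of $h_{k+1}(a)$. So (2) holds for $k+1$.

Each $h_k$ is sublinear on $\mathbb R^N$ (convex and positively homogeneous), and $h_k\ge0$ because of the term $j=k$. The whole infinite-dimensional iteration is now described by functions on $\mathbb R^N$, which suggests compactness. What we need is a square-integrable bound for the $z_k$, and for that we need to bound the $h_k$.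

## 4. The energy inequality, and polyhedral $T$

**Lemma 1.** $\sup_kh_k(t)<\infty$ for every $t\in T$. Moreover $T=A(D)-\mathbb R_+y$. In particular $A(D)\subseteq T$ and $\pm y\in T$.

*Proof.* **Step 1: one iteration measured from an arbitrary $c\in D$, not only from $c\in C\cap D$.** Since $c=P_Dc$, $AA^*=I$ and $Az_k=y-\lambda_k$,
$$\begin{aligned}\|z_{k+1}-c\|^2&\le\|z_k+A^*\lambda_k-c\|^2=\|z_k-c\|^2+2\langle\lambda_k,y-\lambda_k-Ac\rangle+|\lambda_k|^2\\&\le\|z_k-c\|^2-2\langle\lambda_k,Ac-y\rangle.\end{aligned}$$

**Step 2: sum, to bound differences of the $\Lambda$'s.** Fix $\hat c\in C\cap D$. Summing from $j$ to $k-1$ and using (F),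
$$2\langle\Lambda_k-\Lambda_j,Ac-y\rangle\le\|z_j-c\|^2\le(\|z_0-\hat c\|+\|\hat c-c\|)^2. \tag{3}$$
The right side does not depend on $j,k$, so $\sup_kh_k(Ac-y)<\infty$. Homogeneity gives the claim on $T$.

**Step 3: the description of $T$.** We have $s(Ac-y)=A(sc)-sy$, so $T\subseteq A(D)-\mathbb R_+y$. Conversely $Ac-ty=t(A(c/t)-y)\in T$ for $t>0$, and $Ac=A(\hat c+c)-y\in T$. Finally $-y=A0-y\in T$ and $y=A\hat c\in A(D)\subseteq T$. (Step 3 did not use $AA^*=I$.) $\square$

**Lemma 2.** Let $H\subseteq\mathbb R^N$ be a finitely generated convex cone with $a\in H$ a.e., and suppose $\sup_kh_k(t_i)<\infty$ for generators $t_1,\dots,t_m$ of $H$. Then $(x_i)$ converges in norm.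

*Proof.* **Step 1: a bound for $h_k$ on $H$, uniform in $k$.** By Carathéodory, each $\theta\in H$ is a nonnegative combination of linearly independent generators. On the span of a linearly independent set the coefficients are bounded by a constant times $|\theta|$. There are finitely many such sets, so with one constant $\kappa$ we can write $\theta=\sum s_it_i$, $s_i\ge0$, $\sum s_i\le\kappa|\theta|$. With $B=\max_i\sup_kh_k(t_i)$, sublinearity gives $0\le h_k(\theta)\le\kappa B|\theta|$ on $H$.

**Step 2: a square-integrable majorant.** For $k\ge1$,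
$$z_0+\langle\Lambda_k,a\rangle\le|z_0|+|\Lambda_1||a|+\langle\Lambda_k-\Lambda_1,a\rangle\le|z_0|+|\Lambda_1||a|+h_k(a).$$
By (2) and Step 1, $0\le z_k\le G:=|z_0|+(|\Lambda_1|+\kappa B)|a|\in L_2$.

**Step 3: a subsequence along which $h_k$ converges at every point of $H$.** For each linearly independent set $S$ of generators let $H_S=\{\sum_{t\in S}s_tt:s_t>0\}$ (with $H_\emptyset=\{0\}$). By Carathéodory, dropping zero coefficients, these finitely many sets cover $H$. Each $H_S$ is open in $V=\operatorname{span}S$. The $h_k$ are convex and pointwise bounded on $H_S$, so Theorem 10.9 of Rockafellar's *Convex Analysis*, applied to the finitely many $H_S$ in turn, gives the subsequence. Here is the argument. Let $\theta_0\in H_S$ and $r>0$ be such that the ball of radius $2r$ about $\theta_0$ in $V$ lies in $H_S$. On it $0\le h_k\le M$ with $M=\kappa B(|\theta_0|+2r)$. For $\theta\ne\theta'$ in the ball of radius $r$, let $\delta=|\theta'-\theta|$ and $\theta''=\theta'+r(\theta'-\theta)/\delta$, a point of the larger ball. Convexity gives $h_k(\theta')\le\frac r{r+\delta}h_k(\theta)+\frac\delta{r+\delta}h_k(\theta'')$,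 so
$$h_k(\theta')-h_k(\theta)\le\tfrac{\delta}{r+\delta}\big(h_k(\theta'')-h_k(\theta)\big)\le M\delta/r .$$
So the $h_k$ are locally Lipschitz on $H_S$ with constants independent of $k$. A diagonal subsequence converges on a countable dense subset of each $H_S$, and by equicontinuity it converges everywhere on $H$.

**Step 4: a further subsequence along which $\langle\Lambda_k,\theta\rangle$ converges in $[-\infty,\infty]$ for every $\theta\in\mathbb R^N$.** We use induction on the dimension of the Euclidean space in which the sequence lives. Dimension $0$ is trivial. If some subsequence of $(\Lambda_k)$ is bounded, take a convergent one. Otherwise $|\Lambda_k|\to\infty$, and along a subsequence $\Lambda_k/|\Lambda_k|\to u$ with $|u|=1$. For $\theta\not\perp u$ the limit is $\pm\infty$. For $\theta\in u^\perp$ only the projection of $\Lambda_k$ to $u^\perp$ matters, and the induction hypothesis applies there.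

**Step 5: conclusion.** Along this subsequence, (2) shows that $z_k$ converges a.e., and the limit lies in $[0,G]$. Dominated convergence (with $G^2$) gives norm convergence of the subsequence. Apply (S). $\square$

Note that $\Lambda_k$ itself may be unbounded; Step 4 allows this.

**Proof of Theorem 3, positive part.** **Step 1: $a$ takes values in $T$.** Let $T$ be finitely generated. Then $T=\{\theta:\langle v_i,\theta\rangle\le0,\ i\le r\}$ for some $v_i$ (Minkowski–Weyl). For $x\in D$ we have $Ax\in T$ by Lemma 1, so $\int x\langle v_i,a\rangle\,d\mu\le0$. Taking $x=\langle v_i,a\rangle^+$ gives $\langle v_i,a\rangle\le0$ a.e. Hence $a\in T$ a.e.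

**Step 2: apply the lemmas.** Lemma 1 bounds $h_k$ at the generators of $T$, and Lemma 2 with $H=T$ gives norm convergence.

**Step 3: the listed cases.** We show that if $\dim\ell(T)\ge N-1$, then $T$ is $\mathbb R^N$ or a closed half-space. The cone $T\supseteq A(D)$ spans $\mathbb R^N$, because $X=D-D$ and $A$ is onto. If $\dim\ell(T)=N$, then $T=\mathbb R^N$. If $\dim\ell(T)=N-1$, choose $v\in T\setminus\ell(T)$, so that $\mathbb R^N=\ell(T)\oplus\mathbb Rv$. If $l-sv\in T$ with $l\in\ell(T)$, $s>0$, then adding $-l\in T$ gives $-v\in T$, contradicting $v\notin\ell(T)$. So $T=\ell(T)+\mathbb R_+v$. Both cones are finitely generated. For $N=1$ the condition $\dim\ell(T)\ge0$ always holds, which is fact (d). If $y\in\operatorname{int}A(D)$, then $A(D)-y$ contains a ball about $0$, and $T=\mathbb R^N$. $\square$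

## 5. The half-plane: what replaces energy when $N=2$

**Where the energy inequality stops.** Take Example (ii) of Section 2, with $y=0$. The values $a_\nu$ have directions accumulating at $\pm e_1$, so a closed cone $H$ containing all of them must contain $\pm e_1$. But $\pm e_1\notin T$, and Lemma 1 is silent there. Quantitatively, with $y=0$, $\hat c=0$, and $c=s\cdot(\text{unit vector at }\nu)$, (3) gives $h_k(a_\nu)\le\frac1{2s}(\|z_0\|+s)^2$. The best choice $s=\|z_0\|$ (if $z_0\ne0$) gives $h_k(a_\nu)\le2\|z_0\|$. This is a bound constant in $\nu$, and a constant is not a square-summable majorant. (After the normalization the $a_\nu$ change by a fixed linear map, and the computation is the same.)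

The remedy is a comparison argument in the order of $X$: we trap $z_k$ under a wedge-shaped function of $a_1$ whose two slopes are tied to $\Lambda_{k,1}$.

**Proof of Theorem 1.** Let $N=2$, $AA^*=I$.

**Step 1: dispose of the polyhedral cases.** If $y\ne0$, then $\pm y\in T$ by Lemma 1, so $\dim\ell(T)\ge1=N-1$ and Theorem 3 applies. If $y=0$ and $A(D)=\mathbb R^2$, then $T=\mathbb R^2$ and Theorem 3 applies again.

**Step 2: coordinates in the remaining case $y=0$, $A(D)\ne\mathbb R^2$.** A point outside the convex cone $A(D)$ can be separated from it. By homogeneity this gives a unit vector $u$ with $\langle u,Ax\rangle\ge0$ for all $x\in D$. Taking $x=\langle u,a\rangle^-$ we see that $\langle u,a\rangle\ge0$ a.e. A rotation preserves $AA^*=I$, so we may take $u=e_2$. Then $a=(a_1,a_2)$ with $a_2\ge0$ a.e., and $\int a_1^2=1$.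

**Step 3: reduce to convenient starting points.** Discarding $x_0,x_1$ we may assume $z_0\in D$. Replace $z_0$ on $\{a_1\ne0\}$ by $\min(z_0,n|a_1|)$. As $n\to\infty$ this tends to $z_0$ in norm, so by (D) we may assume $0\le z_0\le c|a_1|$ on $\{a_1\ne0\}$ for some constant $c\ge0$. Nothing is required on $\{a_1=0\}$.

**Step 4: the wedge.** Now $\lambda_k=-Az_k$ and $z_k\ge0$, so $\lambda_{k,2}=-\int a_2z_k\le0$ for all $k$. Put $p_k=c+\Lambda_{k,1}$ and $q_k=c-\Lambda_{k,1}$. We claim that for all $k$
$$p_k,q_k\ge0,\qquad z_k\le p_ka_1\ \text{ on }\{a_1>0\},\qquad z_k\le q_k|a_1|\ \text{ on }\{a_1<0\}. \tag{4}$$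
For $k=0$ this is Step 3. Assume it for $k$. Then, since $\int a_1^2=1$,
$$\lambda_{k,1}=-\int a_1z_k\le\int_{\{a_1<0\}}|a_1|z_k\le q_k\int_{\{a_1<0\}} a_1^2\le q_k,\qquad-\lambda_{k,1}\le\int_{\{a_1>0\}}a_1z_k\le p_k .$$
So $q_{k+1}=q_k-\lambda_{k,1}\ge0$ and $p_{k+1}=p_k+\lambda_{k,1}\ge0$. On $\{a_1>0\}$,
$$z_k+\lambda_{k,1}a_1+\lambda_{k,2}a_2\le(p_k+\lambda_{k,1})a_1=p_{k+1}a_1,$$
and the right side is $\ge0$, so taking positive parts gives $z_{k+1}\le p_{k+1}a_1$. On $\{a_1<0\}$ the same sum is at most $(q_k-\lambda_{k,1})|a_1|=q_{k+1}|a_1|\ge0$, so $z_{k+1}\le q_{k+1}|a_1|$.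

**Step 5: conclude.** By (4), $|\Lambda_{k,1}|\le c$ for all $k$, so $h_k(\pm e_1)\le2c$. Since $\lambda_{j,2}\le0$ for all $j$, $h_k(e_2)=0$. The half-plane $H=\{\theta_2\ge0\}$ is generated by $e_1,-e_1,e_2$ and contains $a$ a.e. Lemma 2 gives norm convergence. $\square$

## 6. Why the wedge does not close up over a plane

Try the same for $N=3$, $y=0$, $a_3\ge0$. Let $a_h=(a_1,a_2)$ and $\Lambda^h_k$ be the horizontal parts. The analog of (4) is
$$z_k\le c|a_h|+\langle\Lambda^h_k,a_h\rangle\quad\text{on }\{a_h\neq0\},\qquad|\Lambda_k^h|\le c ,$$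
and for $N=2$ this is exactly (4). To pass to $k+1$ we need $\langle\Lambda^h_{k+1},u\rangle\ge-c$ for all unit $u\in\mathbb R^2$. The available information gives
$$\langle\Lambda^h_{k+1},u\rangle\ \ge\ \langle\Lambda_k^h,u\rangle-\int_{\{\langle a_h,u\rangle>0\}}\langle a_h,u\rangle\big(c|a_h|+\langle\Lambda^h_k,a_h\rangle\big)\,d\mu .$$
Over a line the bracket equals $(c+\langle\Lambda_k^h,u\rangle)|a_h|$. It vanishes at the critical position $\Lambda^h_k=-cu$, so the bound is preserved. Over a plane, at $\Lambda^h_k=-cu$, the bracket is $c(|a_h|-\langle u,a_h\rangle)$. For $c>0$ this is strictly positive in all directions other than $u$ itself. As soon as $a_h$ has directions at angles strictly between $0$ and $\pi/2$ from $u$ on a set of positive measure, the right side is below $-c$, and the induction stops.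

So directions neighboring $u$ can push $\Lambda^h$ out. In a plane there is room to go around, and the counterexample turns this into a machine: the weight of $z_k$ is carried around quarter turn after quarter turn, forever, with almost no loss.

## 7. Heavy walls and slow tilts: a computation in $\mathbb R^3$

From now on we do not normalize $AA^*$, and $y=0$. In a sequence space, $A$ is a list of vectors: $Az=\sum_\nu z_\nu a_\nu$. Two small computations show the building blocks.

**A heavy wall holds a carrier.** Let $N=1$, with two indices: a *carrier* with vector $-1$ and a *wall* with vector $M>0$. The kernel is spanned by $(M,1)$. From $z^0=(1,0)$,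
$$P_{\ker A}(1,0)=\tfrac{M}{M^2+1}(M,1),$$
which is nonnegative and so is already the limit. The carrier keeps $M^2/(M^2+1)$, close to $1$ when $M$ is large.

**A tilted wall lets the carrier decay, as slowly as we like.** Let $N=2$, with vectors $(-1,0)$ for the carrier, $(M,s)$ for the wall, and $(0,1)$ for a third index $*$. The kernel is spanned by $(M,1,-s)$, so $\ker A\cap D=\{0\}$ when $s>0$. From $(1,0,0)$ the first step gives $\frac M{M^2+1+s^2}(M,1,0)$. Since $\langle(M,1,0),(M,1,-s)\rangle=M^2+1$, each later step multiplies by $\frac{M^2+1}{M^2+1+s^2}$. For small $s$ the iterates first sit near the untilted equilibrium for a long time, and then die out.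

With only one horizontal direction the weight on the carrier is lost. With two, a second carrier can catch it. Take carriers with directions $-e_1,-e_2$, record their values as a point $W$ in the quarter plane $\mathbb R_+^2$, and place walls at many angles $\varphi$ between $0$ and $\pi/2$. We shall see two things. A wall at angle $\varphi$ prevents $W$ from losing more than $O(1/M)$ of its component in the direction $(\cos\varphi,\sin\varphi)$. And at equilibrium $W$ lies in the cone spanned by the walls that are not tilted (and the direction $(0,1)$). Tilting the walls one after another, in order of increasing angle, therefore turns $W$ from $(\rho,0)$ to nearly $(0,\rho)$, losing only a cosine of a tiny angle each time. After a quarter turn all weight sits on the second carrier. Then the first direction can be used again, at a much smaller scale, for a third carrier, and so on. Two horizontal directions and one direction for the tilts make $N=3$.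

## 8. The construction in $\ell_2$, with $N=3$ and $y=0$

**Step 1: fix the combinatorial data.** Fix $\eta\in(0,1)$. For $i\ge0$ choose integers $m_i$ with $5/m_i\le\eta2^{-i-4}$, and nondecreasing $M_i\ge1$ with $2m_i/M_i\le\eta2^{-i-4}$. (So $m_i\ge80$.) Let $\alpha_i=\pi/(2m_i)$, $\varphi_{i,l}=l\alpha_i$, $N_\varphi=(\cos\varphi,\sin\varphi)$. Let $e(i)=e_1$ for $i$ even and $e(i)=e_2$ for $i$ odd.

The index set $J$ consists of a symbol $*$, *carriers* $b_i$ ($i\ge0$), and *walls* $(i,l)$ ($i\ge0$, $1\le l\le m_i-1$). *Steps* are the pairs $(i,l)$, $1\le l\le m_i-1$, in lexicographic order, numbered $n=1,2,3,\dots$; we write $n=(i,l)$ and say that the step belongs to stage $i$. The *group* of step $(i,l)$ is $\{(i,l)\}$ if $l<m_i-1$, and $\{(i,m_i-1),b_i\}$ if $l=m_i-1$. Every index except $*$ lies in exactly one group. (If one had $m_0=m_1=3$, the groups $1,2,3,4$ would be $\{(0,1)\}$, $\{(0,2),b_0\}$, $\{(1,1)\}$, $\{(1,2),b_1\}$.)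

**Step 2: define the vectors.** Given parameters $\varepsilon_i\ge0$ (scales) and $s_n\ge0$ (tilts), and with $n$ the number of the group of the index, put
$$\begin{aligned}a_*&=e_3,\qquad a_{b_i}=-\varepsilon_ie(i)+s_ne_3,\\ a_{(i,l)}&=M_i\big(\varepsilon_i\cos\varphi_{i,l}\,e(i)+\varepsilon_{i+1}\sin\varphi_{i,l}\,e(i+1)\big)+s_ne_3.\end{aligned}$$
When $\sum_\nu|a_\nu|^2<\infty$ set $Az=\sum_\nu z_\nu a_\nu$ on $\ell_2(J)$. Its operator norm is at most its Hilbert–Schmidt norm $\|A\|_{HS}=(\sum_\nu|a_\nu|^2)^{1/2}$. We call a vector *horizontal* if its third component is $0$.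

**Step 3: truncated systems, which we can analyze exactly.** Put $\varepsilon_0=\varepsilon_1=1$. The operator $A_0$ has $\varepsilon_j=0$ for $j\ge2$ and all $s_n=0$; we treat $0$ as "step $(0,0)$". For a step $n=(i,l)$, the operator $A_n$ uses already chosen positive $\varepsilon_0,\dots,\varepsilon_{i+1}$ and $s_1,\dots,s_n$, with all other parameters $0$. So passing from $A_{n-1}$ to $A_n$ introduces $s_n$ and, if $n=(i,1)$ with $i\ge1$, also $\varepsilon_{i+1}$. Only finitely many vectors change, and the change tends to $0$ with the new parameters.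

In $A_n$, $n=(i,l)$, the nonzero vectors are those of $*$, of $b_0,\dots,b_{i+1}$, and of the walls $(j,\cdot)$ with $j\le i+1$. The walls $(i+1,l'')$ have vector $M_{i+1}\varepsilon_{i+1}\cos\varphi_{i+1,l''}e(i+1)$, because $\varepsilon_{i+2}=0$. The third component is positive for $*$ and for the indices in groups $1,\dots,n$, and it is $0$ for all others.

Each $A_n$ is onto $\mathbb R^3$ because of $a_*,a_{b_0},a_{b_1}$. Let $R_n(z)=(P_{\ker A_n}z)^+$, let $z^0$ be the unit vector at $b_0$, and $Z_n(k)=R_n^kz^0$. These are the iterates $x_{2k}$ for $A_n$ and $y=0$. A coordinate with zero vector is not changed by $P_{\ker A_n}$ nor, being $0$ at the start, by the positive part (and $a_{b_0}\ne0$). So the iteration takes place in a finite-dimensional space, and by (a) it converges in norm to some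
$$w_n\ge0,\qquad A_nw_n=0,\qquad (w_n)_\nu=0\ \text{ whenever the vector of }\nu\text{ in }A_n\text{ is }0.$$
As $0\in\ker A_n\cap D$, (F) shows that $\|Z_n(k)\|$ is nonincreasing in $k$ and at most $1$.

**Step 4: a perturbation estimate, to compare different systems for finitely many iterations.** If $A,A'$ are onto, with maps $R,R'$ defined as above, then
$$\|R'^kz^0-R^kz^0\|\le k\,\|P_{\ker A'}-P_{\ker A}\|. \tag{5}$$
Indeed,
$$\|R'z'-Rz\|\le\|P_{\ker A'}z'-P_{\ker A}z\|\le\|z'-z\|+\|P_{\ker A'}-P_{\ker A}\|\,\|z\|,$$
and $\|R^kz^0\|\le1$; now use induction on $k$. Also $P_{\ker A}=I-A^*(AA^*)^{-1}A$ depends norm-continuously on $A$ near a surjective $A$.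

**Step 5: choose the parameters one after another.** Let $\tau_n=\eta2^{-n-4}$ for $n\ge0$. Choose $k_0$ with $\|Z_0(k_0)-w_0\|\le\tau_0$. Given $A_n$ and $k_n$, choose the new parameters of $A_{n+1}$ positive and so small that
$$\|A_{n+1}-A_n\|_{HS}\le2^{-n},\qquad\|Z_{n+1}(k)-Z_n(k)\|\le\tau_n\quad(0\le k\le k_n). \tag{6}$$
This is possible by (5) and the continuity just noted. Then choose $k_{n+1}>k_n$ with $\|Z_{n+1}(k_{n+1})-w_{n+1}\|\le\tau_{n+1}$.

In words: we wait until system $n$ has nearly reached its equilibrium, and only then switch on the next tilt, so gently that nothing seen so far changes by more than $\tau_n$.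

## 9. Where the equilibria lie, and how much one tilt can cost

For $z\in\ell_2(J)$, $z\ge0$, put $W_i(z)=(z_{b_i},z_{b_{i+1}})\in\mathbb R^2_+$.

**Lemma 3.** Let $n=(i,l)$ be a step, or $n=0=(0,0)$. Then $W_i(w_n)=\rho N_\varphi$ with $\rho\ge0$ and $\varphi\in[\varphi_{i,l+1},\pi/2]$. If $l=m_i-1$, then $W_i(w_n)=(0,\rho)$.

*Proof.* **Step 1: the third component removes all tilted indices.** Write $w=w_n$. In the $e_3$-component of $A_nw=0$ all terms are $\ge0$, so $w_\nu=0$ for $\nu=*$ and for all $\nu$ in groups $1,\dots,n$. In particular all $b_j$ and walls $(j,\cdot)$ with $j<i$ have dropped out. The remaining indices with nonzero vector are the walls $(i,l')$ with $l'>l$, the carrier $b_i$ (if $l<m_i-1$), the carrier $b_{i+1}$, and the walls $(i+1,\cdot)$.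

**Step 2: read off the horizontal components.** The $e(i)$- and $e(i+1)$-components of $A_nw=0$, divided by $\varepsilon_i$ and $\varepsilon_{i+1}$, give
$$W_i(w)=\sum_{l'>l}M_iw_{(i,l')}N_{\varphi_{i,l'}}+\Big(M_{i+1}\sum_{l''}\cos\varphi_{i+1,l''}\,w_{(i+1,l'')}\Big)(0,1).$$
(If $l=m_i-1$, then $w_{b_i}=0$ and the first sum is empty, so the formula is still correct.) All coefficients are $\ge0$ and all directions have angle in $[\varphi_{i,l+1},\pi/2]$. If $l=m_i-1$, only the direction $(0,1)$ is left. $\square$

**Lemma 4.** Let $n=(i,l)$ or $n=0=(0,0)$, let $k\ge0$ and $v=Z_n(k)$. For every $l'\in\{l+1,\dots,m_i\}$ (with $\varphi_{i,m_i}=\pi/2$),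
$$|W_i(w_n)|\ \ge\ \langle W_i(v),N_{\varphi_{i,l'}}\rangle-2/M_i .$$

*Proof.* **Step 1: one inequality for all coordinates.** Let $k'>k$, $z=Z_n(k')$, and let $\Lambda\in\mathbb R^3$ be the sum of the multipliers from $k$ to $k'-1$. A positive part is at least the number itself, so (1) gives $z_\nu\ge v_\nu+\langle\Lambda,a_\nu\rangle$ for all $\nu$. Also $z_\nu\le\|z\|\le1$.

**Step 2: $l'\le m_i-1$; the wall $(i,l')$ protects the component along $N_{\varphi_{i,l'}}$.** Since $l<l'\le m_i-1$, the wall $(i,l')$ and the carriers $b_i,b_{i+1}$ lie in groups after $n$, so their vectors are horizontal in $A_n$. From $1\ge z_{(i,l')}\ge\langle\Lambda,a_{(i,l')}\rangle$ we get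
$$\big\langle\Lambda,\ \varepsilon_i\cos\varphi_{i,l'}\,e(i)+\varepsilon_{i+1}\sin\varphi_{i,l'}\,e(i+1)\big\rangle\le1/M_i .$$
For the carriers, $z_{b_j}\ge v_{b_j}-\varepsilon_j\langle\Lambda,e(j)\rangle$ for $j=i,i+1$. Multiplying by the nonnegative numbers $\cos\varphi_{i,l'}$ and $\sin\varphi_{i,l'}$ and adding gives
$$\langle W_i(z),N_{\varphi_{i,l'}}\rangle\ge\langle W_i(v),N_{\varphi_{i,l'}}\rangle-1/M_i .$$

**Step 3: $l'=m_i$; a wall of the next stage protects $b_{i+1}$.** Now $N_{\varphi_{i,l'}}=(0,1)$. In $A_n$ the wall $(i+1,1)$ has vector $M_{i+1}\varepsilon_{i+1}\cos\alpha_{i+1}\,e(i+1)$, and $\cos\alpha_{i+1}\ge\frac12$. From $1\ge z_{(i+1,1)}\ge\langle\Lambda,a_{(i+1,1)}\rangle$ we get $\varepsilon_{i+1}\langle\Lambda,e(i+1)\rangle\le2/M_{i+1}\le2/M_i$. The vector of $b_{i+1}$ is horizontal in $A_n$, so $z_{b_{i+1}}\ge v_{b_{i+1}}-2/M_i$.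

**Step 4: pass to the limit.** In both cases $|W_i(z)|\ge\langle W_i(z),N_{\varphi_{i,l'}}\rangle\ge\langle W_i(v),N_{\varphi_{i,l'}}\rangle-2/M_i$. Let $k'\to\infty$, so that $z\to w_n$. $\square$

## 10. Infinitely many quarter turns at a total cost of $\eta/2$

Let $\rho_n=|W_i(w_n)|\le1$ for $n=(i,l)$, and $\rho_0=|W_0(w_0)|$. We show $\rho_n\ge1-\eta/2$ for all $n$.

**Step 1: the start.** Lemma 4 with $n=0$, $k=0$, $v=z^0$, $W_0(z^0)=(1,0)$ and $l'=1$ gives $\rho_0\ge\cos\alpha_0-2/M_0\ge\cos(2\alpha_0)-2/M_0$.

**Step 2: from $w_{n-1}$ to $w_n$.** Let $n=(i,l)\ge1$ and $v=Z_n(k_{n-1})$. By (6) and the choice of $k_{n-1}$,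
$$\|v-w_{n-1}\|\le\|Z_n(k_{n-1})-Z_{n-1}(k_{n-1})\|+\|Z_{n-1}(k_{n-1})-w_{n-1}\|\le2\tau_{n-1}.$$
We claim that $W_i(w_{n-1})=\rho_{n-1}N_\varphi$ with $|\varphi-\varphi_{i,l'}|\le2\alpha_i$ for some $l'\in\{l+1,\dots,m_i\}$.

Suppose first that step $n-1$ belongs to stage $i$, so that $n-1=(i,l-1)$; this includes $n-1=0=(0,0)$, $n=(0,1)$. Lemma 3 gives $\varphi\in[\varphi_{i,l},\pi/2]$. The points $\varphi_{i,l+1},\dots,\varphi_{i,m_i}=\pi/2$ have spacing $\alpha_i$ and begin at distance $\alpha_i$ from $\varphi_{i,l}$, so one of them is within $\alpha_i$ of $\varphi$.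

Otherwise $n=(i,1)$ with $i\ge1$, and $n-1=(i-1,m_{i-1}-1)$. Lemma 3 gives $W_{i-1}(w_{n-1})=(0,\rho_{n-1})$, i.e. $(w_{n-1})_{b_i}=\rho_{n-1}$. In $A_{n-1}$ the vector of $b_{i+1}$ is $0$, so $(w_{n-1})_{b_{i+1}}=0$. Hence $W_i(w_{n-1})=(\rho_{n-1},0)$, $\varphi=0$, and $l'=2$ works. This is the handover from one quarter turn to the next.

With this $l'$, $\langle W_i(v),N_{\varphi_{i,l'}}\rangle\ge\rho_{n-1}\cos(\varphi-\varphi_{i,l'})-2\tau_{n-1}$, and Lemma 4 gives
$$\rho_n\ \ge\ \rho_{n-1}\cos(2\alpha_i)-2\tau_{n-1}-2/M_i. \tag{7}$$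

**Step 3: multiply up.** Stage $i$ contributes at most $m_i$ such inequalities: it has $m_i-1$ steps, and for $i=0$ we also count Step 1, where the previous value is $1$. Moreover
$$\cos^{m_i}(2\alpha_i)=\cos^{m_i}(\pi/m_i)\ge\Big(1-\frac{\pi^2}{2m_i^2}\Big)^{m_i}\ge1-\frac{\pi^2}{2m_i}\ge1-\frac5{m_i}.$$
All factors lie in $[0,1]$, so errors are never enlarged later on, and $\prod_i(1-5/m_i)\ge1-\sum_i5/m_i$. Hence for all $n$
$$\rho_n\ \ge\ 1-\sum_i\frac5{m_i}-\sum_i\frac{2m_i}{M_i}-2\sum_j\tau_j\ \ge\ 1-\frac\eta8-\frac\eta8-\frac\eta4=1-\frac\eta2. \tag{8}$$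

## 11. The limit system has only the zero solution, but its iterates stay long

**Step 1: the limit operator.** By (6), $(A_n)$ is Cauchy in Hilbert–Schmidt norm. Each vector is eventually constant in $n$, so the limit is the operator $A_\infty$ with all parameters as chosen. It is onto $\mathbb R^3$ because of $a_*,a_{b_0},a_{b_1}$. Let $Z_\infty(k)$ be its iterates from $z^0$. By (5), $Z_n(k)\to Z_\infty(k)$ for each fixed $k$.

**Step 2: the norms stay near $1$.** Since $k_n\le k_r$ for $r\ge n$, (6) gives $\|Z_\infty(k_n)-Z_n(k_n)\|\le\sum_{r\ge n}\tau_r\le\eta/8$. Hence, by (8) and $\|w_n\|\ge\rho_n$,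
$$\|Z_\infty(k_n)\|\ \ge\ \|w_n\|-\tau_n-\frac\eta8\ \ge\ \rho_n-\frac\eta4\ \ge\ 1-\frac34\eta .$$
As $\|Z_\infty(k)\|$ is nonincreasing in $k$ and $k_n\to\infty$, we get $\|Z_\infty(k)\|\ge1-\eta$ for all $k$.

**Step 3: the weak limit is $0$.** In $A_\infty$ every vector has positive third component, since all $s_n>0$ and $a_*=e_3$. So $z\ge0$ and $A_\infty z=0$ imply $z=0$, that is, $C\cap D=\{0\}$. By (a), $Z_\infty(k)\rightharpoonup0$. A norm limit would have to be $0$, which Step 2 excludes. Therefore $(\mathrm P_3)$ fails.

## 12. All $N\ge3$, all infinite-dimensional lattices, and the converse in Theorem 3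

**Step 1: disjoint sets in $\Omega$.** Let $X=L_2(\Omega,\mu)$ be infinite-dimensional. We need infinitely many pairwise disjoint sets of positive finite measure. Suppose there is no such infinite family. A set of positive finite measure that is not a finite union of atoms splits into two parts of positive measure, one of which is again not a finite union of atoms. Repeating this would produce an infinite disjoint family. So every set of positive finite measure is a finite union of atoms. Two atoms of finite measure coincide or are disjoint up to null sets, so there are only finitely many atoms of finite measure up to null sets. Then all simple functions in $L_2$ lie in the finite-dimensional span of their indicators, and $\dim X<\infty$, a contradiction.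

Since $J'=J\cup\{4,\dots,N\}$ is countable, we can choose pairwise disjoint $E_\nu$, $\nu\in J'$, of positive finite measure.

**Step 2: transport the example.** Put $f_\nu=\mu(E_\nu)^{-1/2}1_{E_\nu}$ and $U:\ell_2(J')\to X$, $Uz=\sum z_\nu f_\nu$. This is isometric, and $(Uz)^+=U(z^+)$ because the $f_\nu$ are nonnegative with disjoint supports. On $\ell_2(J')=\ell_2(J)\oplus\mathbb R^{N-3}$ let $A'=A_\infty\oplus I$, which is onto $\mathbb R^N$, and put $A=A'U^*$. Since $U^*U=I$, $A$ is onto, $A^*=UA'^*$ and $AA^*=A'A'^*$. Hence
$$P_{\ker A}(Uz)=Uz-UA'^*(A'A'^*)^{-1}A'z=UP_{\ker A'}z .$$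
Since $A'A'^*$ is block diagonal, the algorithm for $(A,y=0)$ from $x_0=U(z^0,0)$ gives $x_{2k}=U(Z_\infty(k),0)$. So $x_0\in D$, $\|x_0\|=1$, $\|x_{2k}\|\ge1-\eta$ and $x_{2k}\rightharpoonup0$. This proves Theorem 2. $\square$

**Proof of Theorem 3, converse part.** **Step 1: the examples.** Let $d\in\{0,\dots,N-3\}$, take $S\subseteq\{4,\dots,N\}$ with $|S|=d$, and put $y=\sum_{r\in S}e_r$. Write $1_S\in\mathbb R^{N-3}$ for the indicator of $S$, and start at $U(z^0,1_S)$. The problem is feasible, as $U(0,1_S)\in C\cap D$. The last $N-3$ coordinates never change: their residual is $0$, $A'A'^*$ is block diagonal, and the positive part fixes the values $0$ and $1$. The first block runs as before, so $x_{2k}=U(Z_\infty(k),1_S)$. It converges weakly to $U(0,1_S)$ and stays at distance at least $1-\eta$ from it. There is no norm convergence.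

**Step 2: the lineality space.** We have $U^*D=\ell_2(J')^+$, since $\langle x,f_\nu\rangle\ge0$ for $x\in D$, and $z=U^*Uz$ for $z\ge0$. So $A(D)=A'(\ell_2(J')^+)$, and by Lemma 1
$$T=A(D)-\mathbb R_+y=A_\infty(\ell_2(J)^+)\times(\mathbb R_+^{N-3}-\mathbb R_+1_S).$$
The nonzero elements of the first factor have positive third coordinate, so its lineality space is $\{0\}$. The second factor is $\{t:t_r\ge0\text{ for }r\notin S\}$, with lineality space $\mathbb R^S$. Hence $\dim\ell(T)=|S|=d$. $\square$
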